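\title{Pinching deformations of Kleinian groups and a conjecture of Maskit}

\begin{abstract}
Let $\Gamma$ be a torsion-free non-elementary Kleinian group and let $\gamma_1,\dots,\gamma_m$ be primitive loxodromic elements represented by disjoint simple closed curves on the conformal boundary, no two of which are homotopic in the Kleinian manifold. We pinch these curves by explicit quasiconformal maps and prove that the resulting representations subconverge algebraically to faithful discrete representations on the boundary of the quasiconformal deformation space, in which the $\gamma_i$ become parabolic and every new parabolic element is conjugate to a power of one of them. For finitely generated $\Gamma$ this proves a conjecture of Maskit. We also show that the fully pinched surface embeds in the conformal boundary of the limit, and that for curves that are pairwise non-homotopic on the boundary, primitivity and non-homotopy in the manifold are necessary for the pinching to converge. The proof is a length--area argument on the Riemann sphere, in which the lifts of the pinched annuli are treated as uniformly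 fat holes.
\end{abstract}

\section{Introduction}

\subsection{The problem}\label{ss:problem}

A \emph{Kleinian group} is a discrete subgroup $\Gamma$ of $\mathrm{PSL}_2(\mathbf C)$. It acts on the Riemann sphere $\widehat{\mathbf C}$ by M\"obius maps and on hyperbolic space $\mathbf H^3$ by isometries. Its limit set $\Lambda_\Gamma\subset\widehat{\mathbf C}$ is the set of accumulation points of an orbit in $\mathbf H^3$, its domain of discontinuity is $\Omega_\Gamma=\widehat{\mathbf C}\setminus\Lambda_\Gamma$, and $\Gamma$ is \emph{non-elementary} if $\Lambda_\Gamma$ has more than two points. When $\Gamma$ is torsion-free, the quotient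
\[
N_\Gamma=(\mathbf H^3\cup\Omega_\Gamma)/\Gamma
\]
is a $3$-manifold, the \emph{Kleinian manifold}, whose boundary is the Riemann surface $\Omega_\Gamma/\Gamma$. Since $\mathbf H^3\cup\Omega_\Gamma$ is simply connected, free homotopy classes of loops in $N_\Gamma$ are conjugacy classes in $\Gamma$: a loop on the boundary that lifts to a path in $\Omega_\Gamma$ from $x$ to $gx$ represents the class of $g$. An element of $\Gamma$ is \emph{primitive} if it is not a proper power in $\Gamma$.

If $w$ is a quasiconformal homeomorphism of $\widehat{\mathbf C}$ such that $wgw^{-1}$ is a M\"obius map for every $g\in\Gamma$, then $g\mapsto wgw^{-1}$ is a faithful discrete representation of $\Gamma$. The conjugacy classes of the representations obtained in this way form the \emph{quasiconformal deformation space} $QH(\Gamma)$. We regard it as a subset of the space of conjugacy classes of faithful discrete representations $\Gamma\to\mathrm{PSL}_2(\mathbf C)$ with the topology of algebraic convergence, that is, the quotient of the topology of pointwise convergence. An isomorphism $\psi:\Gamma\to G$ onto a Kleinian group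 is \emph{on the boundary of $QH(\Gamma)$} if its class lies in $\overline{QH(\Gamma)}\setminus QH(\Gamma)$.

Inside $QH(\Gamma)$ the type of an element cannot change, because a conjugating homeomorphism preserves the number of fixed points on the sphere: two for a loxodromic element, one for a parabolic element. In the closure a parabolic element stays parabolic, since $\operatorname{tr}^2=4$ is a closed condition and the limit is faithful, but a loxodromic element may become parabolic. A parabolic element $\psi(g)$ with $g$ not parabolic is an \emph{additional parabolic}. The question is which elements can be made parabolic while all others keep their type.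

There is a geometric mechanism that produces additional parabolics. Let a loxodromic $\gamma$ be represented by a simple closed curve $c$ on $\Omega_\Gamma/\Gamma$, and deform the conformal structure so that an annulus around $c$ becomes longer and longer. The annulus embeds in the torus $(\widehat{\mathbf C}\setminus\operatorname{Fix}\gamma)/\langle\gamma\rangle$, and a torus that contains a long annulus is itself long; for primitive $\gamma$ this forces the multiplier of $\gamma$ toward $1$. One therefore expects $\gamma$ to become parabolic if the deformation has a limit, and one expects nothing else to become parabolic, since the conformal structure has been left alone away from the annulus. Several disjoint curves can be pinched at once. Two accidents can prevent a limit. If $\gamma$ is a proper power $\eta^k$, the multiplier of $\eta$ is pushed toward a nontrivial root of unity, which a faithful discrete limit does not allow. If two of the curves are homotopic through $N_\Gamma$, their annuli lie in one torus and cut it into two pieces that drift apart. Excluding both accidents gives the following condition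 on loxodromic elements $\gamma_1,\dots,\gamma_m\in\Gamma$, $m\ge1$.
\begin{itemize}
\item[(M1)] Each $\gamma_i$ is primitive.
\item[(M2)] The free homotopy classes of $\gamma_1,\dots,\gamma_m$ in $N_\Gamma$ are represented by disjoint simple closed curves $c_1,\dots,c_m$ on $\Omega_\Gamma/\Gamma$.
\item[(M3)] No two of the curves $c_i$ are homotopic in $N_\Gamma$.
\end{itemize}

\medskip
\noindent\textbf{Conjecture (Maskit).} \emph{Let $\Gamma$ be a finitely generated, torsion-free, non-elementary Kleinian group and let $\gamma_1,\dots,\gamma_m\in\Gamma$, $m\ge1$, be loxodromic elements satisfying \emph{(M1)--(M3)}. Then there is an isomorphism $\psi:\Gamma\to G$ onto a Kleinian group, on the boundary of $QH(\Gamma)$, such that}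
\begin{itemize}
\item[(a)] \emph{each $\psi(\gamma_i)$ is parabolic, and}
\item[(b)] \emph{every parabolic element $\psi(g)$ with $g$ not parabolic is conjugate in $G$ to $\psi(\gamma_i)^k$ for some $i$ and some $k\ne0$.}
\end{itemize}

Closed curves are always compared as unoriented curves, so (M3) says that $\gamma_i$ is not conjugate to $\gamma_j^{\pm1}$ for $i\neq j$. This reading loses nothing: if $\gamma_i$ is conjugate to $\gamma_j^{-1}$, then (a) and (b) for the family without $\gamma_j$ imply (a) and (b) for the whole family.

The conjecture holds for geometrically finite function groups by a result of Maskit, and for freely indecomposable Kleinian groups and for geometrically finite Kleinian groups in general by results of Ohshika.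

\begin{theorem}\label{thm:A}
The conjecture holds.
\end{theorem}

We prove this by carrying out the pinching and controlling it directly on the sphere. Finite generation is not used, nor are tameness, density or ending laminations.

\subsection{The pinching deformation}\label{ss:pinching}

From here on $\Gamma$ is a torsion-free non-elementary Kleinian group, not necessarily finitely generated; we write $\Lambda=\Lambda_\Gamma$, $\Omega=\Omega_\Gamma$, $R=\Omega/\Gamma$, and $\pi:\Omega\to R$ is the projection, a covering map because $\Gamma$ acts freely on $\Omega$. Let $\gamma_1,\dots,\gamma_m$ be loxodromic elements satisfying (M2). The construction does not need (M1) or (M3). For $s>0$ put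
\[
\mathcal B_s=\{z\in\mathbf C:|\operatorname{Im}z|<s\},\qquad \overline{\mathcal B}_s=\{z\in\mathbf C:|\operatorname{Im}z|\le s\}.
\]

\emph{Annuli.} The curves $c_i$ have disjoint annular neighborhoods with cores $c_i$. Each of these is conformally the quotient by $z\mapsto z+1$ of a horizontal band, a half-plane or the plane. Restricting to thin horizontal bands, we obtain $\beta\in(0,\frac18)$ and conformal embeddings $e_i:\mathcal B_{2\beta}/\mathbf Z\to R$ with disjoint images such that $e_i(\mathbf R/\mathbf Z)$ is homotopic to $c_i$ in $R$. These choices are fixed once and for all.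

\emph{Lifts.} A \emph{lift of type $i$} is a holomorphic map $\tilde e:\mathcal B_{2\beta}\to\Omega$ with $\pi\tilde e(z)=e_i(z+\mathbf Z)$. If $\tilde e$ is one, the lifts of type $i$ are the maps $g\tilde e$, $g\in\Gamma$, and $\tilde e(z+1)=\gamma\tilde e(z)$ for a unique $\gamma\in\Gamma$, which is conjugate to $\gamma_i^{\pm1}$. Suppose that $g\tilde e(z)=\tilde e(z')$. Applying $\pi$ gives $z'=z+l$ with $l\in\mathbf Z$, so $g\tilde e(z)=\gamma^l\tilde e(z)$ and $g=\gamma^l$ by freeness. With $g=1$ this shows that $\tilde e$ is injective, since $\gamma$ has infinite order. In general it shows: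
\begin{equation}\label{eq:lifts}
\begin{array}{l}
\text{the images of two lifts are disjoint or equal; lifts with equal images differ by}\\
\text{an integer translation of }z;\text{ and }\operatorname{Stab}_\Gamma\bigl(\tilde e(\mathcal B_{2\beta})\bigr)=\langle\gamma\rangle.
\end{array}
\end{equation}

\emph{Stretching.} For $t\ge0$ define $h_t:\mathcal B_{2\beta}\to\mathcal B_{2\beta+t}$ by $h_t(x+iy)=x+ik_t(y)$, where
\[
k_t(y)=(1+t/\beta)\,y\quad(|y|\le\beta),\qquad k_t(y)=y+t\operatorname{sgn}(y)\quad(\beta\le|y|<2\beta).
\]
This is a quasiconformal homeomorphism that commutes with $z\mapsto z+1$ and $z\mapsto-z$. Its Beltrami coefficient is $-t/(2\beta+t)$ for $|y|<\beta$ and $0$ on the two \emph{collars} $\beta<|y|<2\beta$, where $h_t$ is a translation. Let $\mu_t$ be the Beltrami coefficient of $h_t\circ\tilde e^{-1}$ on $\tilde e(\mathcal B_{2\beta})$, for every lift $\tilde e$, and let $\mu_t=0$ on the rest of the sphere, in particular on $\Lambda$. By \eqref{eq:lifts} this is well defined, and $\|\mu_t\|_\infty=t/(2\beta+t)<1$. Let $w_t$ be a quasiconformal homeomorphism of $\widehat{\mathbf C}$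 with coefficient $\mu_t$, with $w_0=\mathrm{id}$; it exists and is unique up to postcomposition with a M\"obius map (fact (Q3) in Section~\ref{sec:background}). Quasiconformal maps with the same coefficient differ by a conformal map, so
\begin{equation}\label{eq:conformal}
w_t\circ\tilde e\circ h_t^{-1}\ \text{ is conformal and injective on }\mathcal B_{2\beta+t}\text{ for every lift }\tilde e.
\end{equation}
For $g\in\Gamma$, \eqref{eq:conformal} applied to $g\tilde e$ shows that $w_tg$ has coefficient $\mu_t$ on $\tilde e(\mathcal B_{2\beta})$, and off the $\Gamma$-invariant union of these sets its coefficient vanishes almost everywhere. Hence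
\[
\rho_t(g)=w_t\,g\,w_t^{-1}
\]
is a M\"obius map, and $[\rho_t]\in QH(\Gamma)$. We call $(\rho_t)_{t\ge0}$ the \emph{pinching deformation}. By \eqref{eq:conformal} it replaces each annulus $\mathcal B_{2\beta}/\mathbf Z$ by the longer annulus $\mathcal B_{2\beta+t}/\mathbf Z$.

\emph{The pinched surface.} At $t=\infty$ each annulus should break into two punctured discs. Let $R^*$ be the Riemann surface obtained from $R\setminus\bigcup_ie_i(\overline{\mathcal B}_\beta/\mathbf Z)$ by gluing in, for each $i$, the punctured disc $\{\operatorname{Im}z<2\beta\}/\mathbf Z$ along the collar $\{\beta<\operatorname{Im}z<2\beta\}/\mathbf Z$ and the punctured disc $\{\operatorname{Im}z>-2\beta\}/\mathbf Z$ along the collar $\{-2\beta<\operatorname{Im}z<-\beta\}/\mathbf Z$, both by means of $e_i$. Performing the same surgery on $\Omega$ gives a Riemann surface $\Omega^*$ with a free action of $\Gamma$ and $\Omega^*/\Gamma=R^*$; see Section~\ref{sec:boundary}.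

\subsection{Results on the pinching deformation}

\begin{theorem}\label{thm:B}
Let $\Gamma$ be a torsion-free non-elementary Kleinian group, not necessarily finitely generated, let $\gamma_1,\dots,\gamma_m$, $m\ge1$, be loxodromic elements satisfying \emph{(M1)--(M3)}, and let $\rho_t$ be the pinching deformation.
\begin{enumerate}
\item Every sequence $t_n\to\infty$ has a subsequence along which $\rho_{t_n}$, suitably conjugated, converges pointwise. Every such limit $\psi$ is faithful and discrete, its class lies in $\overline{QH(\Gamma)}\setminus QH(\Gamma)$, and it satisfies \emph{(a)} and \emph{(b)} with $G=\psi(\Gamma)$.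
\item For such a limit, $R^*$ embeds conformally in $\Omega_G/G$, compatibly with $\psi$: the embedding is induced by an injective holomorphic map $\hat w:\Omega^*\to\Omega_G$ with $\hat w\circ g=\psi(g)\circ\hat w$ for all $g\in\Gamma$. The $2m$ new punctures of $R^*$ are distinct punctures of $\Omega_G/G$, two for each $\psi(\gamma_i)$.
\end{enumerate}
\end{theorem}

Theorem~\ref{thm:A} is the finitely generated case of part (1). The next theorem says that the two accidents described in Section~\ref{ss:problem} do occur.

\begin{theorem}\label{thm:C}
Let $\Gamma$ be as in Theorem~\ref{thm:B}. Let $c_1,\dots,c_m$ be disjoint simple closed curves on $\Omega_\Gamma/\Gamma$, pairwise non-homotopic in $\Omega_\Gamma/\Gamma$, with $c_i$ freely homotopic in $N_\Gamma$ to a loxodromic element $\gamma_i$, and let $\rho_t$ be the pinching deformation. Then some sequence $\rho_{t_n}$, $t_n\to\infty$, converges after conjugations if and only if all $\gamma_i$ are primitive and no two of the $c_i$ are homotopic in $N_\Gamma$.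
\end{theorem}

\subsection{The method}

The dilatation of $w_t$ tends to infinity, so the usual compactness of quasiconformal maps is not available. What remains is that the derivative of $w_t$ is conformal almost everywhere off the lifted annuli, which we call strips. A length--area argument bounds what $w_t$ does to a typical curve off the strips, and a curve that enters a strip can gain at most the diameter of the image of that strip. There are infinitely many strips, and the sum of these gains is controlled if the area of each image is comparable to the square of its diameter. Section~\ref{sec:models} shows this on a torus and works out the pinching of a cyclic group. Sections~\ref{sec:strips} and~\ref{sec:fat} prove that the images of the strips are fat, with a constant $\kappa(t)$ that a priori depends on $t$, and Section~\ref{sec:gap} bounds $\kappa(t)$ from below by feeding the fatness estimate back into itself. Section~\ref{sec:separation} shows that $w_t$ cannot pull apart two pairs of points outside the strips. Theorem~\ref{thm:B}(1) follows in Section~\ref{sec:limit}, Theorem~\ref{thm:B}(2) in Section~\ref{sec:boundary},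 and Theorem~\ref{thm:C} in Section~\ref{sec:necessity}.

\section{Background}\label{sec:background}

We write $|E|$ for the Lebesgue measure (length or area) of $E$, $D(x,r)$ for the open Euclidean disc, and $\operatorname{osc}_Eu=\sup_Eu-\inf_Eu$.

\subsection{M\"obius maps and Kleinian groups}

A loxodromic element is conjugate to $z\mapsto e^\lambda z$ with $\operatorname{Re}\lambda>0$; here $\infty$ is the attracting and $0$ the repelling fixed point, $e^\lambda$ is the \emph{multiplier}, $\operatorname{Re}\lambda$ is the translation length along the \emph{axis} (the geodesic of $\mathbf H^3$ joining the fixed points), and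
\begin{equation}\label{eq:trace}
\operatorname{tr}^2=e^\lambda+e^{-\lambda}+2 .
\end{equation}
So $\operatorname{tr}^2\to4$ if and only if $e^\lambda\to1$. An element $g\ne1$ is parabolic if $\operatorname{tr}^2g=4$, elliptic if $\operatorname{tr}^2g\in[0,4)$, and loxodromic otherwise. An element commuting with a loxodromic $a$ preserves its attracting and its repelling fixed point. The map $g\mapsto(g(0),g(1),g(\infty))$ is a homeomorphism of $\mathrm{PSL}_2(\mathbf C)$ onto the space of triples of distinct points of $\widehat{\mathbf C}$. Let $\Gamma$ be a torsion-free Kleinian group.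
\begin{itemize}
\item[(K1)] Every $g\ne1$ in $\Gamma$ is loxodromic or parabolic, and its fixed points lie in $\Lambda_\Gamma$.
\item[(K2)] Two loxodromic elements of $\Gamma$ that share one fixed point share both.
\item[(K3)] The stabilizer in $\Gamma$ of the axis of a loxodromic element $\gamma$ is infinite cyclic (an element flipping the axis would be elliptic of order $2$). If $\gamma$ is primitive, it generates this stabilizer.
\item[(K4)] If $\Gamma$ is elementary, it is abelian. If $\Gamma$ fixes a point of $\widehat{\mathbf C}$, it is elementary.
\item[(K5)] If $\Gamma$ is non-elementary, the fixed points of loxodromic elements are dense in $\Lambda_\Gamma$, and there are two loxodromic elements without a common fixed point.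
\item[(K6)] (J\o rgensen's inequality.) If $\langle a,b\rangle$ is discrete and non-elementary, then $|\operatorname{tr}^2a-4|+|\operatorname{tr}[a,b]-2|\ge1$.
\end{itemize}

\subsection{Conformal and quasiconformal maps}

For an injective holomorphic function $f$ on $D(z,r)$, Koebe's theorems give
\begin{equation}\label{eq:koebe}
f(D(z,r))\supset D\bigl(f(z),\tfrac14r|f'(z)|\bigr),\qquad \tfrac4{27}\le\frac{|f'(z')|}{|f'(z)|}\le12\ \text{ for }|z'-z|\le\tfrac r2 .
\end{equation}
Montel's theorem is used in this form: a family of meromorphic functions on a domain is normal if each member omits three values whose mutual chordal distances are bounded below uniformly in the family.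

An orientation-preserving homeomorphism $f$ between plane domains is \emph{quasiconformal} if it is absolutely continuous on almost every horizontal and vertical segment of every closed rectangle in its domain and $f_{\bar z}=\mu f_z$ almost everywhere with $\|\mu\|_\infty<1$; $\mu$ is the \emph{Beltrami coefficient}. The definition extends to the sphere through conformal charts. We write $|Df|=|f_z|+|f_{\bar z}|$ for the norm of the derivative and $\operatorname{Jac}f=|f_z|^2-|f_{\bar z}|^2$.
\begin{itemize}
\item[(Q1)] $f$ is differentiable with $\operatorname{Jac}f>0$ almost everywhere, $f^{-1}$ is quasiconformal, $f$ maps null sets to null sets, and $\int_E\operatorname{Jac}f\,dA=|f(E)|$ for measurable $E$. By Fubini's theorem, along almost every vertical segment $f$ is absolutely continuous with speed at most $|Df|$ almost everywhere.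
\item[(Q2)] Compositions of $f$ with conformal maps are quasiconformal. Two quasiconformal maps on the same domain with the same coefficient differ by postcomposition with a conformal map; in particular $f$ is conformal on an open set where $\mu=0$ almost everywhere.
\item[(Q3)] Every measurable $\mu$ on $\widehat{\mathbf C}$ with $\|\mu\|_\infty<1$ is the coefficient of a quasiconformal homeomorphism of $\widehat{\mathbf C}$.
\item[(Q4)] If $\mu=0$ almost everywhere on a measurable set $E$, then $|Df|^2=\operatorname{Jac}f$ almost everywhere on $E$ and $|Df^{-1}|^2=\operatorname{Jac}f^{-1}$ almost everywhere on $f(E)$. The same holds after composition with conformal maps. The set $E$ need not be open.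
\end{itemize}

\subsection{Periodic curves}\label{ss:periodic}

A \emph{periodic curve} is the image $c$ of an injective continuous map $\mathbf R\to\mathbf C$ that commutes with $x\mapsto x+1$. Under $\zeta\mapsto e^{2\pi i\zeta}$ it becomes a Jordan curve winding once around $0$, so $\mathbf C\setminus c$ has two components, an upper one $U(c)\supset\{\operatorname{Im}\zeta>\max_c\operatorname{Im}\}$ and a lower one $L(c)\supset\{\operatorname{Im}\zeta<\min_c\operatorname{Im}\}$. We write $c<c'$ if $c'\subset U(c)$. In that case the connected set $L(c)\cup c$ misses $c'$ and contains points far down, so it lies in $L(c')$; hence $U(c')\subset U(c)$, and the relation is transitive. The symmetric argument shows that of two disjoint periodic curves one lies above the other. For $c<c'$ the set $\mathbf C\setminus(c\cup c')$ has three components, $L(c)$, $U(c')$ and $U(c)\cap L(c')$, and we put $[c,c']=\mathbf C\setminus(L(c)\cup U(c'))$. For a $\mathbf Z$-invariant set $E$ let $|E/\mathbf Z|=|E\cap\{0\le\operatorname{Re}\zeta<1\}|$.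

\begin{lemma}\label{lem:height}
Let $c<c'$ be periodic curves on each of which $\operatorname{Im}$ oscillates by at most $C_1$, and let $A=|[c,c']/\mathbf Z|$. Then
\[
\min_{c'}\operatorname{Im}-\max_c\operatorname{Im}\ge A-2C_1,\qquad\operatorname{osc}_{[c,c']}\operatorname{Im}\le A+2C_1 .
\]
\end{lemma}

\begin{proof}
Let $m,M$ and $m',M'$ be the extreme values of $\operatorname{Im}$ on $c$ and on $c'$. Then $\{M<\operatorname{Im}\zeta<m'\}\subset[c,c']\subset\{m\le\operatorname{Im}\zeta\le M'\}$, so $m'-M\le A\le M'-m$. Since $M'-m=(m'-M)+(M'-m')+(M-m)\le(m'-M)+2C_1$, both claims follow.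
\end{proof}

Uniformization of annuli and Schwarz reflection give the following fact.
\begin{itemize}
\item[(A)] If $c<c'$ are real-analytic periodic curves, there are $h,\epsilon>0$ and an injective holomorphic map $\Theta$ on $\{-\epsilon<\operatorname{Im}z<h+\epsilon\}$ with $\Theta(z+1)=\Theta(z)+1$ that maps $\{0\le\operatorname{Im}z\le h\}$ onto $[c,c']$ and the two boundary lines onto the two curves.
\end{itemize}

\section{Two model computations}\label{sec:models}

\subsection{Pinching a cyclic group}\label{ss:cyclic}

The construction of Section~\ref{ss:pinching} makes sense for the elementary group $\Gamma=\langle\gamma\rangle$, $\gamma z=e^{\lambda_0}z$ with $\lambda_0>0$, and there everything is explicit. Put $Y_0=2\pi/\lambda_0$. Through $\zeta\mapsto e^{\lambda_0\zeta}$ the surface $R=\mathbf C^*/\langle\gamma\rangle$ is the torus $\mathbf C/(\mathbf Z+iY_0\mathbf Z)$.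

\emph{One curve.} Take $\tilde e(z)=e^{\lambda_0z}$ with $4\beta<Y_0$. Extend $k_t$ to $\mathbf R$ by $k_t(y)=y+t$ for $\beta\le y\le Y_0-\beta$ and $k_t(y+Y_0)=k_t(y)+Y_0+2t$, and put
\[
V_t(x+iy)=x+ik_t(y),\qquad\lambda_t=\frac{2\pi}{Y_0+2t},\qquad w_t(e^{\lambda_0\zeta})=e^{\lambda_tV_t(\zeta)} .
\]
The map $w_t$ is well defined because $\lambda_t\cdot i(Y_0+2t)=2\pi i$, it has coefficient $\mu_t$, and $\rho_t(\gamma)z=e^{\lambda_t}z$. The new torus has area $Y=Y_0+2t$; the stretched annulus occupies area $a=2(\beta+t)$, and the gap that remains has constant area $Y_0-2\beta$. The image of $\tilde e(\overline{\mathcal B}_\beta)$ is a sector of opening $2\pi\kappa$, where $\kappa=a/Y$. It fills exactly the fraction $\kappa$ of every disc centered at its tip, and $\kappa\to1$.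

In this normalization $\rho_t(\gamma)\to1$. To see the parabolic limit one normalizes at the gap. With $M_t(u)=(e^{-i\lambda_tt}u-1)/\lambda_t$ we have, for $\beta<\operatorname{Im}\zeta<Y_0-\beta$,
\[
M_tw_t(e^{\lambda_0\zeta})=\frac{e^{\lambda_t\zeta}-1}{\lambda_t}\to\zeta,\qquad M_t\rho_t(\gamma)M_t^{-1}(z)=e^{\lambda_t}z+\frac{e^{\lambda_t}-1}{\lambda_t}\to z+1 .
\]
The gap converges to a horizontal band, and its complement consists of two half-planes, whose quotients by $z\mapsto z+1$ are the two punctured discs of Theorem~\ref{thm:B}(2).

\emph{Two parallel curves.} Add a second annulus with lift $z\mapsto e^{\lambda_0(z+iy_1)}$, where $4\beta<y_1<Y_0-4\beta$. Now $\lambda_t=2\pi/(Y_0+4t)$, and $V_t(\zeta)=\zeta+it$ on the first gap $\beta<\operatorname{Im}\zeta<y_1-\beta$, while $V_t(\zeta)=\zeta+3it$ on the second gap $y_1+\beta<\operatorname{Im}\zeta<Y_0-\beta$. With $M_t$ given by the same formula, $M_tw_t(e^{\lambda_0\zeta})\to\zeta$ on the first gap. On the second it equals $(e^{\lambda_t(\zeta+2it)}-1)/\lambda_t$, which tends to $\infty$ because $2it\lambda_t\to\pi i$. So two points of the first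 gap are separated from two points of the second by round annuli of growing modulus. The two sectors share their tips $0$ and $\infty$, and together they separate the sphere. Conditions (M1) and (M3) will enter the proof of Theorem~\ref{thm:B} by excluding such common tips.

\subsection{Length and area in the presence of holes}\label{ss:holes}

\begin{lemma}[Length principle]\label{lem:length}
Let $I$ be a compact interval or a circle, let $F$ be an absolutely continuous map from $I$ to $\mathbf R$ or to $\mathbf R/2\pi\mathbf Z$, and let $E_j\subset I$ be countably many closed sets. Then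
\[
|F(I)|\le\int_{I\setminus\bigcup E_j}|F'|+\sum_j|F(E_j)| .
\]
\end{lemma}

\begin{proof}
An absolutely continuous real function satisfies $|F(A)|\le\int_A|F'|$ for measurable $A$; for circle-valued $F$, cut $I$ into arcs on which $F$ lifts to $\mathbf R$. Apply this to $A=I\setminus\bigcup E_j$ and use $F(I)=F(A)\cup\bigcup F(E_j)$.
\end{proof}

The next lemma is the simplest instance of the method, and it will be applied as it stands in Section~\ref{sec:limit}. A subset of $\mathbf C$ whose translates under the lattice $2\pi i\mathbf Z+\lambda\mathbf Z$, $\operatorname{Re}\lambda>0$, are pairwise disjoint has area at most $2\pi\operatorname{Re}\lambda$, the area of the quotient torus.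

\begin{lemma}\label{lem:torus}
Let $\operatorname{Re}\lambda_0>0$, $\operatorname{Re}\lambda_1>0$, and let $W:\mathbf C\to\mathbf C$ be quasiconformal with $W(v+2\pi i)=W(v)+2\pi i$ and $W(v+\lambda_0)=W(v)+\lambda_1$. Let $Z_j\subset\mathbf C$ be countably many compact sets such that the Beltrami coefficient of $W$ vanishes almost everywhere off $\mathcal Z=\bigcup_j(Z_j+2\pi i\mathbf Z+\lambda_0\mathbf Z)$. Then
\[
2\pi\le2\pi\Bigl(\frac{\operatorname{Re}\lambda_1}{\operatorname{Re}\lambda_0}\Bigr)^{1/2}+\frac1{\operatorname{Re}\lambda_0}\sum_j\operatorname{diam}(Z_j)\operatorname{diam}(WZ_j).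
\]
\end{lemma}

\begin{proof}
Let $v(x,s)=x\lambda_0+2\pi is$ and $F_x(s)=\operatorname{Im}W(v(x,s))\bmod2\pi$, a map $\mathbf R/\mathbf Z\to\mathbf R/2\pi\mathbf Z$. It is onto, because $\operatorname{Im}W(v(x,s))$ grows by $2\pi$ as $s$ goes from $0$ to $1$. By (Q1), for almost every $x$ it is absolutely continuous with $|F_x'|\le2\pi|DW|$. For $b\in\mathbf Z$ let $E_{j,b}(x)$ be the closed set of $s$ with $v(x,s)\in Z_j+b\lambda_0+2\pi i\mathbf Z$. Its image under $F_x$ lies in a translate of $\operatorname{Im}(WZ_j)\bmod2\pi$, so it has length at most $\operatorname{diam}(WZ_j)$, and $E_{j,b}(x)$ is empty unless $(x-b)\operatorname{Re}\lambda_0\in\operatorname{Re}Z_j$. Apply Lemma~\ref{lem:length} and integrate over $x\in[0,1)$. As $b$ runs through $\mathbf Z$, the intervals $[-b,1-b)$ tile $\mathbf R$, so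
\[
2\pi\le2\pi\iint_{v(x,s)\notin\mathcal Z}|DW|\,ds\,dx+\sum_j\operatorname{diam}(WZ_j)\,\frac{|\operatorname{Re}Z_j|}{\operatorname{Re}\lambda_0},
\]
with $(x,s)\in[0,1)^2$, and $|\operatorname{Re}Z_j|\le\operatorname{diam}Z_j$. Let $\Pi=v([0,1)^2)$; the Jacobian of $v$ is $2\pi\operatorname{Re}\lambda_0$. By the Cauchy--Schwarz inequality, (Q4) and (Q1), the square of the double integral is at most
\[
\frac1{2\pi\operatorname{Re}\lambda_0}\int_{\Pi\setminus\mathcal Z}\operatorname{Jac}W\,dA\le\frac{|W\Pi|}{2\pi\operatorname{Re}\lambda_0}\le\frac{\operatorname{Re}\lambda_1}{\operatorname{Re}\lambda_0},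
\]
since the translates of $W\Pi$ under $2\pi i\mathbf Z+\lambda_1\mathbf Z$ are disjoint.
\end{proof}

Without holes the lemma says $\operatorname{Re}\lambda_1\ge\operatorname{Re}\lambda_0$. With arbitrary holes it says nothing: for $\lambda_0=1$, the single hole $Z=[0,1]\times[0,2\pi]$ and $W(x+iy)=\epsilon x+iy$ we have $\lambda_1=\epsilon$, and the image of the hole is a sliver of small area and diameter at least $2\pi$. Suppose, however, that $\sum\operatorname{diam}(Z_j)^2<\infty$, that all lattice translates of the $WZ_j$ are disjoint, and that the images are \emph{fat}, $|WZ_j|\ge c_0\operatorname{diam}(WZ_j)^2$. Then $\sum\operatorname{diam}(WZ_j)^2\le2\pi\operatorname{Re}\lambda_1/c_0$, and the Cauchy--Schwarz inequality turns the lemma into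
\begin{equation}\label{eq:torusbound}
2\pi\le(\operatorname{Re}\lambda_1)^{1/2}\Bigl[\frac{2\pi}{(\operatorname{Re}\lambda_0)^{1/2}}+\frac{(2\pi/c_0)^{1/2}}{\operatorname{Re}\lambda_0}\Bigl(\sum_j\operatorname{diam}(Z_j)^2\Bigr)^{1/2}\Bigr].
\end{equation}
This lower bound for $\operatorname{Re}\lambda_1$ does not involve the dilatation of $W$ inside the holes. The task is therefore to prove that the strips are disjoint and that their images are fat, uniformly in $t$ and in every M\"obius coordinate, since we do not know in advance where on the sphere they will sit.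

\section{Strips}\label{sec:strips}

In Sections~\ref{sec:strips}--\ref{sec:boundary} the hypotheses of Theorem~\ref{thm:B} hold. The letters $c,C$ denote positive constants, possibly different from line to line, that depend only on $\Gamma$ and the annuli $e_i$, and on further fixed objects where this is said. They never depend on $t$ or on the normalization of $w_t$.

\subsection{Topology of the strips}

For a lift $\tilde e$ of type $i$ with $\tilde e(z+1)=\gamma\tilde e(z)$, the set
\[
\sigma=\tilde e(\overline{\mathcal B}_\beta)\cup\operatorname{Fix}(\gamma)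
\]
is a \emph{strip of type $i$}, and the two points of $\operatorname{Fix}(\gamma)=\sigma\cap\Lambda$ are its \emph{endpoints}. There are countably many strips, $\Gamma$ permutes them and is transitive on those of a given type, and $\operatorname{Stab}_\Gamma(\sigma)=\langle\gamma\rangle$ by \eqref{eq:lifts}. The set
\[
X=\widehat{\mathbf C}\setminus\bigcup_\sigma\sigma
\]
is $\Gamma$-invariant, $\mu_t=0$ on $X$, and $X$ has non-empty interior because it contains the images of the collars under all lifts.

\begin{lemma}\label{lem:strips}
\begin{enumerate}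
\item Each strip $\sigma$ is a closed topological disc, and $\widehat{\mathbf C}\setminus\sigma$ is connected.
\item Distinct strips are disjoint.
\item If $g\in\Gamma$ is loxodromic and not conjugate to a power of any $\gamma_i$, then no strip meets $\operatorname{Fix}(g)$, and $g^b\sigma\ne\sigma$ for all strips $\sigma$ and all $b\ne0$.
\item If $\operatorname{Stab}(\sigma)=\langle\gamma\rangle$, then every strip $\sigma'\ne\sigma$ misses $\operatorname{Fix}(\gamma)$, and $\gamma^b\sigma'\ne\sigma'$ for $b\ne0$.
\end{enumerate}
\end{lemma}

\begin{proof}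
(1) The image $K$ of $\{0\le\operatorname{Re}z\le1\}\cap\overline{\mathcal B}_\beta$ under $\tilde e$ is a compact subset of $\Omega$, so it misses $\operatorname{Fix}(\gamma)$, and $\gamma^kK$ tends to the attracting fixed point as $k\to+\infty$ and to the repelling one as $k\to-\infty$. Hence $\tilde e$ extends to a continuous bijection, and so a homeomorphism, from the two-point compactification of $\overline{\mathcal B}_\beta$ onto $\sigma$. Let $J\subset\sigma$ be the boundary circle. The set $\sigma\setminus J=\tilde e(\mathcal B_\beta)$ is connected, open, and closed in $\widehat{\mathbf C}\setminus J$, so it is one component of $\widehat{\mathbf C}\setminus J$, and $\widehat{\mathbf C}\setminus\sigma$ is the other.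

(2) By \eqref{eq:lifts} distinct strips $\sigma,\sigma'$ are disjoint in $\Omega$. Suppose they share an endpoint. By (K2) the generators $\gamma,\gamma'$ of their stabilizers have the same axis, by (M1) both are primitive, and by (K3) both generate the stabilizer of the axis, so $\gamma'=\gamma^{\pm1}$. By (M3) the types agree, so $\sigma'=g\sigma$ with $g\in\Gamma$. Since $g$ maps the endpoints of $\sigma$ to those of $\sigma'$, it preserves the axis. Thus $g\in\langle\gamma\rangle$ and $\sigma'=\sigma$, a contradiction.

(3) Let $\operatorname{Stab}(\sigma)=\langle\gamma\rangle$. If $\sigma$ meets $\operatorname{Fix}(g)\subset\Lambda$, then $g$ and $\gamma$ share a fixed point, hence their axis. If $g^b\in\langle\gamma\rangle$ with $b\ne0$, they also share their axis. In both cases $g\in\langle\gamma\rangle$ by (K3) and (M1), contrary to assumption.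

(4) The first claim follows from (2). If $\gamma^b\sigma'=\sigma'$ with $b\ne0$, the endpoints of $\sigma'$ are the fixed points of $\gamma^b$, which contradicts the first claim.
\end{proof}

Conditions (M1) and (M3) are used in the proof of Theorem~\ref{thm:B} only through this lemma.

\subsection{Logarithmic coordinates}\label{ss:log}

Let $g\in\Gamma$ be loxodromic and $t\ge0$. Choose M\"obius maps $u_0$ and $u_t$ sending the repelling and attracting fixed points of $g$, respectively of $\rho_t(g)$, to $0$ and $\infty$, and choose $\lambda_0$ with $u_0gu_0^{-1}(z)=e^{\lambda_0}z$. The map $u_tw_tu_0^{-1}$ conjugates $z\mapsto e^{\lambda_0}z$ to $u_t\rho_t(g)u_t^{-1}$, so it fixes $0$ and $\infty$ and lifts to a quasiconformal map $W_t:\mathbf C\to\mathbf C$ with $\exp\circ W_t=u_tw_tu_0^{-1}\circ\exp$. An orientation-preserving homeomorphism of $\mathbf C$ fixing $0$ preserves winding numbers about $0$, and $W_t(v+\lambda_0)-W_t(v)$ is a continuous function whose values are logarithms of the multiplier of $\rho_t(g)$, hence a constant $\lambda_t$. So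
\begin{equation}\label{eq:W}
W_t(v+2\pi i)=W_t(v)+2\pi i,\qquad W_t(v+\lambda_0)=W_t(v)+\lambda_t,\qquad\operatorname{Re}\lambda_t>0,
\end{equation}
and $e^{\lambda_t}$ is the multiplier of $\rho_t(g)$. For $t=0$ we take $W_0=\mathrm{id}$.

If $E\subset\mathbf C^*$ is a closed topological disc, $\exp^{-1}(E)$ is the disjoint union of the translates $\hat E+2\pi ik$ of a compact set $\hat E$ that $\exp$ maps homeomorphically onto $E$. Each translate is a \emph{logarithm} of $E$.

\begin{lemma}\label{lem:family}
Let $g$ and $\mathcal F$ be either an element as in Lemma~\ref{lem:strips}(3) and the family of all strips, or a generator of $\operatorname{Stab}(\sigma)$ and the family of all strips other than $\sigma$. Choose one strip $\sigma_j$ in each $\langle g\rangle$-orbit in $\mathcal F$ and a logarithm $\hat\sigma_j$ of $u_0\sigma_j$. Then the sets $\hat\sigma_j+2\pi ik+b\lambda_0$ $(k,b\in\mathbf Z)$ are pairwise disjoint, and they are all the logarithms of all $u_0\sigma'$, $\sigma'\in\mathcal F$. The set $W_t\hat\sigma_j$ is a logarithm of $u_tw_t\sigma_j$, and the sets $W_t\hat\sigma_j+2\pi ik+b\lambda_t$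 are pairwise disjoint.
\end{lemma}

\begin{proof}
By Lemma~\ref{lem:strips}(3),(4) the strips in $\mathcal F$ miss $\operatorname{Fix}(g)$, so the logarithms exist, and the strips $g^b\sigma_j$ are pairwise distinct, hence disjoint by Lemma~\ref{lem:strips}(2). The logarithms of $u_0g^b\sigma_j$ are the sets $\hat\sigma_j+b\lambda_0+2\pi ik$. The statements about $W_t$ follow from \eqref{eq:W}.
\end{proof}

\subsection{The flat picture of one strip}\label{ss:flat}

The example in Section~\ref{ss:cyclic} suggests rescaling the logarithmic coordinate so that the stabilizer of a strip acts by $\zeta\mapsto\zeta+1$. This subsection uses only \eqref{eq:conformal} and the relation $\tilde e(z+1)=\gamma\tilde e(z)$ with $\gamma$ loxodromic; it does not use (M1) or (M3).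

Fix a lift $\tilde e$ with its $\gamma$ and $\sigma$, and choose $u_0,u_t$ for $g=\gamma$. The function $u_0\tilde e$ omits $0$ and $\infty$, so it has a holomorphic logarithm $L_0$ on $\mathcal B_{2\beta}$, and $L_0(z+1)-L_0(z)$ is a constant logarithm $\lambda_0$ of the multiplier of $\gamma$. Take $W_t$ and $\lambda_t$ as in \eqref{eq:W} for this $\lambda_0$, and define
\[
\varphi_t=\lambda_t^{-1}\,W_t\circ L_0\circ h_t^{-1},\qquad V_t(\zeta)=\lambda_t^{-1}W_t(\lambda_0\zeta),\qquad\tau_t=\frac{2\pi i}{\lambda_t},\qquad Y_t=\operatorname{Im}\tau_t=\frac{2\pi\operatorname{Re}\lambda_t}{|\lambda_t|^2}>0 .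
\]
Then $e^{\lambda_t\varphi_t}=f_t:=u_tw_t\tilde eh_t^{-1}$, which is holomorphic and injective on $\mathcal B_{2\beta+t}$ by \eqref{eq:conformal}; so $\varphi_t$ is holomorphic. Moreover
\begin{equation}\label{eq:V}
\varphi_t(z+1)=\varphi_t(z)+1,\quad V_t(\zeta+1)=V_t(\zeta)+1,\quad V_t(\zeta+\tau_0)=V_t(\zeta)+\tau_t,\quad V_t\circ\varphi_0=\varphi_t\circ h_t .
\end{equation}
Through $\zeta\mapsto e^{\lambda_t\zeta}$ the torus of $\rho_t(\gamma)$ is $\mathbf C/(\mathbf Z+\tau_t\mathbf Z)$, of area $Y_t$. For $k,l\in\mathbf Z$,
\begin{equation}\label{eq:inj}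
\varphi_t(z)=\varphi_t(z')+k\tau_t+l\quad\Longrightarrow\quad z=z'+l\ \text{ and }\ k=0 :
\end{equation}
exponentiating gives $f_t(z)=f_t(z'+l)$, so $z=z'+l$, and then $k\tau_t=0$. Put
\[
S_t=\varphi_t(\overline{\mathcal B}_{\beta+t}),\qquad\mathcal S_t=S_t+\tau_t\mathbf Z,\qquad a_t=|S_t/\mathbf Z|,\qquad H_t=Y_t-a_t .
\]
The set $\mathcal S_t$ is the full preimage of $u_tw_t(\sigma\cap\Omega)$ under $\zeta\mapsto e^{\lambda_t\zeta}$, the sets $S_t+k\tau_t$ are pairwise disjoint by \eqref{eq:inj}, and $V_t(S_0+k\tau_0)=S_t+k\tau_t$ by \eqref{eq:V}. We drop the index $t$ when it is fixed.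

\emph{The gap.} The images under $\varphi$ of the two boundary lines of $\overline{\mathcal B}_{\beta+t}$ are disjoint analytic periodic curves; call them $\partial^-S<\partial^+S$. The set $\varphi(\mathcal B_{\beta+t})$ is connected, open, closed in the complement of the two curves, and of bounded height, so $S=[\partial^-S,\partial^+S]$. The highest points of $\partial^-S+\tau$ are higher than all points of $\partial^-S$, so $\partial^-S<\partial^-S+\tau$, and since $\partial^-S+\tau$ misses $S$ we get $\partial^+S<\partial^-S+\tau$. The \emph{gap} is $G=[\partial^+S,\partial^-S+\tau]$. The chain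
\[
\cdots<\partial^-S+k\tau<\partial^+S+k\tau<\partial^-S+(k+1)\tau<\cdots
\]
escapes upward and downward, so the sets $S+k\tau$ and $G+k\tau$ cover the plane with disjoint interiors; see Figure~\ref{fig:gap}. Hence $(S\cup G)/\mathbf Z$ is a fundamental domain for the torus, and $|G/\mathbf Z|=H>0$. The components of $\mathbf C\setminus\mathcal S$ are the interiors of the sets $G+k\tau$. Since $V_t$ maps $\mathcal S_0$ onto $\mathcal S_t$, and $G_0$ is the gap that touches both $S_0$ and $S_0+\tau_0$, we have $V_t(G_0)=G_t$, and $V_t$ maps the two boundary curves of $G_0$ onto the two boundary curves of $G_t$.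

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.95]
\fill[gray!30] plot[domain=0:9,samples=70] (\x,{0.15*sin(120*\x)}) -- plot[domain=9:0,samples=70] (\x,{1+0.15*cos(120*\x)}) -- cycle;
\fill[gray!30] plot[domain=0:9,samples=70] (\x,{3+0.15*sin(120*\x-72)}) -- plot[domain=9:0,samples=70] (\x,{4+0.15*cos(120*\x-72)}) -- cycle;
\foreach \k in {0,3,6} {
\fill[gray!60] (\k+0.8,1.9) ellipse (0.35 and 0.2);
\fill[gray!60] (\k+1.9,2.45) circle (0.14);
\fill[gray!60] (\k+2.3,1.6) ellipse (0.2 and 0.11);
}
\draw[thick] (3.8,0.98) -- (3.8,3.06);
\draw[->] (4.5,0.45) -- (7.5,0.45) node[midway,above] {$\zeta\mapsto\zeta+1$};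
\node at (1.5,0.5) {$S$};
\node at (1.5,3.5) {$S+\tau$};
\node at (9.4,2) {$G$};
\end{tikzpicture}
\caption{The plane of the coordinate $\zeta$ attached to one strip $\sigma$, in which the stabilizer of $\sigma$ acts by $\zeta\mapsto\zeta+1$. The light bands $S$ and $S+\tau$ are consecutive lifts of $\sigma$, the region $G$ between them is the gap, and the dark sets are lifts of other strips. The gap estimate bounds the height of the image of $G$ under the pinching map by following transversal arcs such as the one drawn.}
\label{fig:gap}
\end{figure}

\emph{Dependence on choices.} Replacing $\tilde e$ by $g\tilde e$ replaces $w_t\tilde e$ by $\rho_t(g)w_t\tilde e$, and this, like a change of normalization of $w_t$, is absorbed by $u_t$. So $f_t$ is determined by $t$ and the type up to a multiplicative constant, $\lambda_t$ is the increment of $\log f_t$ under $z\mapsto z+1$, and $\varphi_t$ is determined up to an additive constant. Thus $\lambda,Y,a,H$ are functions $\lambda_i(t),Y_i(t),a_i(t),H_i(t)$ of $t$ and the type $i$. Put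
\[
\kappa_i(t)=\frac{a_i(t)}{Y_i(t)}\in(0,1],\qquad\kappa(t)=\min_i\kappa_i(t).
\]
This is the fraction of the torus occupied by the strip, the analogue of the opening angle of the sector in Section~\ref{ss:cyclic}.

\section{Fatness}\label{sec:fat}

We first show that $S$ looks like a horizontal band at unit scale, then that $\mathcal S$ has density at least $c\kappa$ at all scales, and then transfer this to an arbitrary M\"obius coordinate. Up to Corollary~\ref{cor:log} the constants depend only on $\beta$. The collars, on which nothing is stretched, provide the room needed for Koebe's theorems.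

\begin{lemma}\label{lem:derivative}
There is $C_1=C_1(\beta)\ge1$ with $C_1^{-1}\le|\varphi_t'|\le C_1$ on $\overline{\mathcal B}_{\beta+t}$. Consequently $\operatorname{Im}$ oscillates by at most $C_1$ on each of $\partial^\pm S_t$, and
\begin{equation}\label{eq:a}
2C_1^{-2}(\beta+t)\le a_t\le2C_1^2(\beta+t),\qquad|\lambda_t|\le\frac{2\pi}{Y_t}\le\frac{2\pi}{a_t}.
\end{equation}
The lemma does not use \emph{(M1)} or \emph{(M3)}.
\end{lemma}

\begin{proof}
For $z\in\overline{\mathcal B}_{\beta+t}$ the disc $D(z,\beta)$ lies in $\mathcal B_{2\beta+t}$. By \eqref{eq:inj} and $2\beta<1$, no two points of $\varphi(D(z,\beta))$ differ by $1$. By \eqref{eq:koebe} this set contains a disc of radius $\beta|\varphi'(z)|/4$, so this radius is at most $\frac12$ and $|\varphi'(z)|\le2/\beta$. Moving horizontally in $n=\lceil2/\beta\rceil$ steps of length at most $\beta/2$ and applying \eqref{eq:koebe} at each step, we get $|\varphi'(z+s)|\le12^n|\varphi'(z)|$ for $s\in[0,1]$. Hence $1=|\int_0^1\varphi'(z+s)\,ds|\le12^n|\varphi'(z)|$. On each boundary line, $\operatorname{Im}\varphi$ is $1$-periodic and $C_1$-Lipschitz.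 The area $a$ is the integral of $|\varphi'|^2$ over a rectangle of area $2(\beta+t)$. Finally $|\lambda|=2\pi/|\tau|\le2\pi/Y$ and $a\le Y$.
\end{proof}

By \eqref{eq:a} and \eqref{eq:trace},
\begin{equation}\label{eq:para}
\lambda_i(t)\to0\quad\text{and}\quad\operatorname{tr}^2\rho_t(\gamma_i)\to4\qquad(t\to\infty).
\end{equation}

\begin{lemma}\label{lem:density}
For all $\zeta\in\mathcal S$ and $r>0$ we have $|\mathcal S\cap D(\zeta,r)|\ge c\,(a/Y)\,r^2$.
\end{lemma}

\begin{proof}
We may assume $\zeta=\varphi(z_0)\in S$. Put $s=r/C_1$. The band $\overline{\mathcal B}_{\beta+t}$ contains a rectangle of width $s$ and height $\min(s/2,\beta+t)$ with $z_0$ at the midpoint of a horizontal side: extend it upward if $\operatorname{Im}z_0\le0$ and downward otherwise. Its points are within $s/\sqrt2<s$ of $z_0$, and $\varphi$ is $C_1$-Lipschitz on the convex band, so the image of the rectangle lies in $S\cap D(\zeta,r)$. Since $\varphi$ is injective, Lemma~\ref{lem:derivative} gives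
\begin{equation}\label{eq:oneband}
|S\cap D(\zeta,r)|\ge C_1^{-2}s\min(s/2,\beta+t)\ge c\,r\min(r,a)\qquad(\zeta\in S,\ r>0).
\end{equation}

If $r\le4Y+2$, then $\min(r,a)\ge ra/(4Y+2)$, because both $a$ and $r$ are at most $4Y+2$; and $4Y+2\le CY$ since $Y\ge a\ge2\beta C_1^{-2}$. So \eqref{eq:oneband} suffices.

If $r>4Y+2$, one band is not enough and we count translates. For each integer $k$ with $|k|\le r/4Y$ choose $l_k\in\mathbf Z$ so that $\zeta_k=\zeta+k\tau+l_k\in S+k\tau$ satisfies $|\operatorname{Re}(\zeta_k-\zeta)|\le\frac12\le\frac r4$. Also $|\operatorname{Im}(\zeta_k-\zeta)|=|k|Y\le\frac r4$, so $D(\zeta_k,r/2)\subset D(\zeta,r)$. As $a\le Y<r/2$, \eqref{eq:oneband} gives $|(S+k\tau)\cap D(\zeta_k,r/2)|\ge cra$. There are at least $r/4Y$ such $k$ and the sets $S+k\tau$ are disjoint, so the total is at least $cr^2a/Y$.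
\end{proof}

The coordinate $\zeta$ degenerates at the endpoints of the strip. To use Lemma~\ref{lem:density} in a given disc we look for a definite subdisc that is centered on the strip and avoids both endpoints. The hyperbolic metric of the disc makes ``definite'' a M\"obius-invariant notion.

\begin{proposition}[Fatness]\label{prop:fat}
Let $t\ge0$, let $M$ be a M\"obius map, $\sigma$ a strip, and $E=Mw_t(\sigma)$. If $x\in E\cap\mathbf C$, $r>0$ and $E\not\subset D(x,r)$, then $|E\cap D(x,r)|\ge c\,\kappa(t)\,r^2$.
\end{proposition}

\begin{proof}
Let $\Sigma=u_tw_t(\sigma)=e^{\lambda\mathcal S}\cup\{0,\infty\}$ and $T=Mu_t^{-1}$, so that $E=T(\Sigma)$. Let $\Delta=T^{-1}(D(x,r))$, a round disc on the sphere, with its hyperbolic distance $d_\Delta$, and let $y_0=T^{-1}(x)$. The set $\Sigma$ is connected, contains $y_0$ and is not contained in $\Delta$, so it meets every circle $\{d_\Delta(y_0,\cdot)=s\}$. Choose $y_s\in\Sigma$ on this circle for $s=\frac12$ and $s=1$. The closed $d_\Delta$-balls of radius $\frac18$ about $y_0,y_{1/2},y_1$ are disjoint, so one of them, centered at $y$ say, contains neither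 $0$ nor $\infty$. Its interior $\Delta'$ is a bounded Euclidean disc omitting $0$. Put $d=\operatorname{dist}(y,\partial\Delta')\le|y|$.

\emph{From $\Sigma$ to $E$.} The map $T:\Delta\to D(x,r)$ is an isometry for the metric with density $2r/(r^2-|z-x|^2)$. As $T(y)$ is within hyperbolic distance $1$ of $x$, we have $|T(y)-x|\le r\tanh\frac12<r/2$. The disc $D(T(y),r/30)$ lies in $D(x,3r/5)$, where the density is at most $25/(8r)$, so its points are within hyperbolic distance $25/240<\frac18$ of $T(y)$; that is, $D(T(y),r/30)\subset T(\Delta')$. The first part of \eqref{eq:koebe} for $T^{-1}$ on this disc gives $r/(120|T'(y)|)\le d$, and the second part for $T$ on $D(y,d)\subset\Delta'$ gives $|T'|\ge cr/d$ on $D(y,d/2)$. Hence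
\[
|E\cap D(x,r)|\ge c\,(r/d)^2\,|\Sigma\cap D(y,d/2)|.
\]

\emph{From $\mathcal S$ to $\Sigma$.} Choose $\zeta_0\in\mathcal S$ with $e^{\lambda\zeta_0}=y$ and put $\varrho=d/(4|\lambda||y|)$. For $\zeta\in D(\zeta_0,\varrho)$ the number $v=\lambda(\zeta-\zeta_0)$ satisfies $|v|<d/(4|y|)\le\frac14$. So $\zeta\mapsto e^{\lambda\zeta}=ye^v$ is injective on this disc, $|ye^v-y|\le e^{1/4}|y||v|<d/2$, and the derivative has modulus $|\lambda||y||e^v|\ge|\lambda||y|/2$. By Lemma~\ref{lem:density},
\[
|\Sigma\cap D(y,d/2)|\ge\tfrac14|\lambda|^2|y|^2\cdot c\,\kappa(t)\varrho^2=c\,\kappa(t)\,d^2 .\qedhere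
\]
\end{proof}

\begin{corollary}[Logarithmic form]\label{cor:log}
If $E=Mw_t(\sigma)\subset\mathbf C^*$ and $\hat E$ is a logarithm of $E$, then $|\hat E|\ge c\,\kappa(t)\min(1,\operatorname{diam}\hat E)^2$.
\end{corollary}

\begin{proof}
Let $v_0\in\hat E$, $x=e^{v_0}$ and $\delta=\min(1,\frac12\operatorname{diam}\hat E)$. Some point of $\hat E$ is at distance at least $\delta$ from $v_0$, so by connectedness there is $v_1\in\hat E$ with $|v_1-v_0|=\delta$. For $|v|\le1$ we have $|e^v-1|\ge|v|-(e-2)|v|^2\ge(3-e)|v|$, and $3-e>\frac14$. So $|e^{v_1}-x|>r:=\delta|x|/4$, and Proposition~\ref{prop:fat} gives $|E\cap D(x,r)|\ge c\kappa(t)\delta^2|x|^2$. On $D(x,r)$ we have $|z|\le\frac54|x|$, so $|\hat E|=\int_E|z|^{-2}\,dA\ge c\kappa(t)\delta^2$.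
\end{proof}

At $t=0$, where $\kappa(0)>0$ is a fixed number, fatness yields the square summability required in \eqref{eq:torusbound}.

\begin{corollary}\label{cor:sums}
\begin{enumerate}
\item In the spherical metric, $\sum_\sigma\operatorname{diam}(\sigma)^2<\infty$. In particular, for each $\varepsilon>0$ only finitely many strips have diameter at least $\varepsilon$.
\item In the situation of Lemma~\ref{lem:family}, $\sum_j\operatorname{diam}(\hat\sigma_j)^2<\infty$.
\end{enumerate}
\end{corollary}

\begin{proof}
(1) Choose a M\"obius map $M$ sending an interior point of $X$ to $\infty$. The sets $M\sigma$ are disjoint and lie in a bounded disc. With $r$ equal to one third of the Euclidean diameter of $M\sigma$, no disc of radius $r$ contains $M\sigma$, so Proposition~\ref{prop:fat} gives $|M\sigma|\ge c\kappa(0)r^2$, and the squares of the Euclidean diameters are summable. On a bounded disc the Euclidean and spherical metrics are comparable, and $M$ is bi-Lipschitz for the spherical metric.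

(2) By Lemma~\ref{lem:family}, $\sum|\hat\sigma_j|\le2\pi\operatorname{Re}\lambda_0$, so $\sum\min(1,\operatorname{diam}\hat\sigma_j)^2<\infty$ by Corollary~\ref{cor:log}. Only finitely many of the compact sets $\hat\sigma_j$ have diameter at least $1$, and the claim follows.
\end{proof}

\section{The gap estimate}\label{sec:gap}

The fatness constant $\kappa(t)$ could a priori tend to $0$: the strip has area $a\to\infty$ in its torus, but the gap is full of other strips, which are stretched as well, and might grow faster. We bound the gap by the length--area method, using fatness of the other strips with the unknown constant $\kappa(t)$. The resulting bound $H\le C/\kappa$ looks circular, but since $a\to\infty$ it closes up.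

\begin{proposition}\label{prop:gap}
There is $C_2$ with $H_i(t)\le C_2/\kappa(t)$ for all $i$ and $t\ge0$. There is $t_0$ with $\kappa(t)\ge\frac12$ for all $t\ge t_0$.
\end{proposition}

\begin{proof}
Fix $i$ and a strip $\sigma$ of type $i$ with the objects of Section~\ref{ss:flat}. Constants may depend on $\sigma$ and on the data at time $0$. Write $V=V_t$, $H=H_t$, $Y=Y_t$, $\lambda=\lambda_t$, $\kappa=\kappa(t)$. By Lemmas~\ref{lem:height} and~\ref{lem:derivative},
\begin{equation}\label{eq:gapheight}
\min_{\partial^-S_t+\tau_t}\operatorname{Im}-\max_{\partial^+S_t}\operatorname{Im}\ge H-2C_1,\qquad\operatorname{osc}_{G_t}\operatorname{Im}\le H+2C_1 .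
\end{equation}

\emph{Transversals.} We need a family of arcs that cross $G_0$. Let $\Theta,h,\epsilon$ be given by (A) for the boundary curves of $G_0$. After shrinking $\epsilon$, periodicity and compactness give $C^{-1}\le|\Theta'|\le C$. The function $\xi=\operatorname{Re}\Theta^{-1}$ is Lipschitz on $G_0$. Indeed, it has bounded gradient on an $\epsilon'$-neighborhood of $G_0$, which contains the segment between any two points of $G_0$ at distance less than $\epsilon'$; and $\xi(\zeta)-\operatorname{Re}\zeta$ is $\mathbf Z$-periodic, hence bounded on $G_0$, so $|\xi(\zeta)-\xi(\zeta')|\le|\zeta-\zeta'|+C\le(1+C/\epsilon')|\zeta-\zeta'|$ when $|\zeta-\zeta'|\ge\epsilon'$.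

\emph{Holes.} Apply Lemma~\ref{lem:family} to $g=\gamma$ and put $Z_j=\lambda_0^{-1}\hat\sigma_j$. Each $Z_j$ is connected and misses $\mathcal S_0$ by Lemma~\ref{lem:strips}(2), so exactly one of its translates by $\tau_0\mathbf Z$ lies in $G_0$, and we choose $\hat\sigma_j$ so that $Z_j\subset G_0$. The lifts of strips other than $\sigma$ that meet $G_0$ are then the disjoint sets $Z_j+b$, $b\in\mathbf Z$. Off their union $\mathcal Z$, the coefficient of $V$ vanishes almost everywhere on $G_0$. Let $\eta_j=\operatorname{osc}_{VZ_j}\operatorname{Im}$; by \eqref{eq:V} the oscillation on $V(Z_j+b)$ is the same.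

\emph{Length--area.} The map $V\circ\Theta$ is quasiconformal on a neighborhood of the closed band $\{0\le\operatorname{Im}z\le h\}$. So for almost every $x$ the function $F_x(y)=\operatorname{Im}V\Theta(x+iy)$ is absolutely continuous on $[0,h]$ with $|F_x'|\le C|DV|\circ\Theta$. The points $V\Theta(x)$ and $V\Theta(x+ih)$ lie on the two boundary curves of $G_t$, so $|F_x([0,h])|\ge H-2C_1$ by \eqref{eq:gapheight}. The arc $y\mapsto\Theta(x+iy)$ meets $Z_j+b$ only if $x-b\in\xi(Z_j)$, and $|\xi(Z_j)|\le C\operatorname{diam}Z_j$. Applying Lemma~\ref{lem:length}, integrating over $x\in[0,1)$ and summing over $b$ as in the proof of Lemma~\ref{lem:torus}, we obtain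
\[
H-2C_1\le C\int_{(G_0\setminus\mathcal Z)/\mathbf Z}|DV|\,dA+C\sum_j\operatorname{diam}(Z_j)\,\eta_j\le CH^{1/2}+C\Bigl(\sum_j\eta_j^2\Bigr)^{1/2}.
\]
The first step uses the lower bound for $|\Theta'|$ to change variables. The second uses the Cauchy--Schwarz inequality twice, with (Q4) and $|V(G_0)/\mathbf Z|=H$ for the integral and Corollary~\ref{cor:sums}(2) for the sum.

\emph{Fatness of the holes.} By \eqref{eq:gapheight}, $\eta_j\le H+2C_1\le Y+2C_1\le CY$, since $Y\ge a\ge c$ by \eqref{eq:a}; and $|\lambda|\le2\pi/Y$. So $|\lambda|\eta_j\le C$, and $\min(1,|\lambda|\eta_j)\ge c|\lambda|\eta_j$. The set $\lambda VZ_j=W_t\hat\sigma_j$ is a logarithm of $u_tw_t\sigma_j$ of diameter at least $|\lambda|\eta_j$. Corollary~\ref{cor:log} gives $|\lambda|^2|VZ_j|\ge c\kappa|\lambda|^2\eta_j^2$. The sets $VZ_j+b$ are disjoint subsets of $G_t$, so $\sum\eta_j^2\le(C/\kappa)\sum|VZ_j|\le CH/\kappa$.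

Since $\kappa\le1$, we have shown $H-2C_1\le C(H/\kappa)^{1/2}$. If $H\ge4C_1$, then $H/2\le C(H/\kappa)^{1/2}$, that is, $H\le4C^2/\kappa$; otherwise $H\le4C_1/\kappa$. Let $C_2$ be the largest of these constants over the $m$ types.

\emph{Closing the loop.} By \eqref{eq:a} there is $t_0$ with $a_i(t)\ge2C_2$ for all $i$ and $t\ge t_0$. For such $t$ choose $i$ with $\kappa_i(t)=\kappa$. Then
\[
\frac1\kappa=\frac{Y_i}{a_i}=1+\frac{H_i}{a_i}\le1+\frac{C_2}{\kappa a_i}\le1+\frac1{2\kappa},
\]
so $\kappa\ge\frac12$.
\end{proof}

Thus $H_i(t)\le2C_2$ for $t\ge t_0$, and $\kappa_i(t)=a_i/(a_i+H_i)\to1$, as in the cyclic example. From now on $t\ge t_0$, and Proposition~\ref{prop:fat} and Corollary~\ref{cor:log} hold with a constant $c$ in place of $c\kappa(t)$.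

\section{The separation lemma}\label{sec:separation}

To extract a limit of $\rho_t$ we normalize $w_t$ at three points of $X$ and show that images of distinct points of $X$ do not collide. A collision means that two pairs of points are separated by round annuli of large modulus. In such an annulus there are many concentric circles, and length--area produces one whose preimage is short, apart from the excursions through strips. Fatness takes care of the strips whose images are small compared with the circle. It cannot take care of the large ones, but it bounds their number, and the topology in Lemma~\ref{lem:strips}(1),(2) does the rest.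

\begin{lemma}\label{lem:separation}
Let $p\ne p'$ and $q\ne q'$ be points of $X$. There is $L_0$ such that for no $t\ge t_0$, M\"obius map $M$ and $L\ge L_0$ do we have
\[
Mw_t(p),\,Mw_t(p')\in\{|z|\le e^{-L}\}\quad\text{and}\quad Mw_t(q),\,Mw_t(q')\in\{|z|\ge1\}\cup\{\infty\}.
\]
\end{lemma}

\begin{proof}
Suppose there are counterexamples $(t_n,M_n,L_n)$ with $L_n\to\infty$. Write $\Phi=M_nw_{t_n}$ and $L=L_n>4$, omitting $n$ for now. The source sphere carries the spherical metric, of area $4\pi$, and $|D\Phi^{-1}|$ is the norm from the Euclidean to the spherical metric. For $s\in[1,L-1]$ let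
\[
K_s=\{|z|=e^{-s}\},\qquad A_s=\{e^{-s-1}<|z|<e^{-s+1}\},\qquad J_s=\Phi^{-1}(K_s).
\]
The Jordan curve $J_s$ separates $\{p,p'\}$ from $\{q,q'\}$. A strip $\sigma$ with $\Phi\sigma\cap K_s\ne\emptyset$ is \emph{small at $s$} if $\Phi\sigma\subset A_s$, and \emph{big at $s$} otherwise.

\emph{Step 1: at most $N_0$ strips are big at $s$, with $N_0$ independent of $n$ and $s$.} Let $\sigma$ be big at $s$ and $x\in K_s\cap\Phi\sigma$. The disc $D(x,e^{-s}/2)$ lies in $A_s$, so it does not contain $\Phi\sigma$, and Proposition~\ref{prop:fat} gives $|\Phi\sigma\cap D(x,e^{-s}/2)|\ge ce^{-2s}$. These sets are disjoint for different $\sigma$ and lie in $D(0,\frac32e^{-s})$, of area $\frac94\pi e^{-2s}$.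

\emph{Step 2: a good circle.} Let
\[
\ell_s=\int_{K_s\setminus\bigcup\Phi\sigma}|D\Phi^{-1}|\,|dz|,\qquad b_s=\sum_{\sigma\text{ small at }s}\operatorname{diam}\sigma .
\]
With $z=e^{-s+i\theta}$ we have $|dz|=|z|\,d\theta$ on $K_s$ and $dA=|z|^2\,ds\,d\theta$. By the Cauchy--Schwarz inequality and (Q4),
\[
\int_1^{L-1}\ell_s\,ds=\iint_{z\in\Phi(X)}|D\Phi^{-1}||z|\,ds\,d\theta\le(2\pi L)^{1/2}\Bigl(\int_{\mathbf C}\operatorname{Jac}\Phi^{-1}\,dA\Bigr)^{1/2}\le(2\pi L)^{1/2}(4\pi)^{1/2}.
\]
Let $\sigma$ be small at some $s\in[1,L-1]$ and put $\eta_\sigma=\operatorname{osc}_{\Phi\sigma}\log|z|\le2$. A logarithm of $\Phi\sigma$ has diameter at least $\eta_\sigma$, so by Corollary~\ref{cor:log} its area $\int_{\Phi\sigma}|z|^{-2}dA$ is at least $c\min(1,\eta_\sigma)^2\ge c\eta_\sigma^2/4$. The sets $\Phi\sigma$ are disjoint subsets of $\{e^{-L}<|z|<1\}$, on which $|z|^{-2}$ has integral $2\pi L$; so $\sum\eta_\sigma^2\le CL$. The set of $s$ with $\Phi\sigma\cap K_s\ne\emptyset$ has length at most $\eta_\sigma$. With Corollary~\ref{cor:sums}(1),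
\[
\int_1^{L-1}b_s\,ds\le\sum\operatorname{diam}(\sigma)\,\eta_\sigma\le\Bigl(\sum\operatorname{diam}(\sigma)^2\Bigr)^{1/2}\Bigl(\sum\eta_\sigma^2\Bigr)^{1/2}\le CL^{1/2}.
\]
So the mean of $\ell_s+b_s$ over $[1,L-1]$ is at most $CL^{-1/2}$, and $\ell_s+b_s$ is at most twice the mean on a set of positive measure. By (Q1) applied to $\Phi^{-1}\circ\exp$, for almost every $s$ the map $\Phi^{-1}$ is absolutely continuous on $K_s$ with speed at most $|D\Phi^{-1}|$. Choose $s_n$ with both properties and put $J_n=J_{s_n}$. Then $\ell_{s_n}+b_{s_n}\to0$.

\emph{Step 3: the big strips.} Let $u$ be a $1$-Lipschitz function on the sphere. Then $u\circ\Phi^{-1}$ is absolutely continuous on $K_{s_n}$ with derivative bounded by $|D\Phi^{-1}|$, and Lemma~\ref{lem:length} with the closed sets $K_{s_n}\cap\Phi\sigma$ shows that the interval $u(J_n)$ has length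
\begin{equation}\label{eq:u}
|u(J_n)|\le\ell_{s_n}+b_{s_n}+\sum_{\sigma\text{ big at }s_n}\operatorname{osc}_\sigma u .
\end{equation}
Let $d_{n,1}\ge\dots\ge d_{n,N_0}\ge0$ be the diameters of the strips big at $s_n$, padded with zeros. Pass to a subsequence with $d_{n,l}\to d_l$ for each $l$, and let $P$ be the number of $l$ with $d_l>0$. By Corollary~\ref{cor:sums}(1) the first $P$ big strips range over a finite set, so along a further subsequence they are fixed strips $\sigma_1,\dots,\sigma_P$, each of which meets every $J_n$. Put $\varepsilon_n=\ell_{s_n}+b_{s_n}+\sum_{l>P}d_{n,l}\to0$. By \eqref{eq:u}, $|u(J_n)|\le\varepsilon_n$ whenever $u$ is constant on each of $\sigma_1,\dots,\sigma_P$.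

\emph{Case $P\ge2$.} By Lemma~\ref{lem:strips}(2), $\delta=\min_{2\le l\le P}\operatorname{dist}(\sigma_1,\sigma_l)>0$. The function $u=\min(\operatorname{dist}(\cdot,\sigma_1),\delta)$ is $0$ on $\sigma_1$ and $\delta$ on $\sigma_2,\dots,\sigma_P$. It takes both values on $J_n$, so $\delta\le\varepsilon_n$, which fails for large $n$.

\emph{Case $P=1$.} The function $u=\operatorname{dist}(\cdot,\sigma_1)$ vanishes somewhere on $J_n$, so $J_n$ lies in the closed $\varepsilon_n$-neighborhood of $\sigma_1$. By Lemma~\ref{lem:strips}(1), and since $p,q\in X$, there is a path from $p$ to $q$ in $\widehat{\mathbf C}\setminus\sigma_1$. It has positive distance from $\sigma_1$, so it misses $J_n$ for large $n$, although $J_n$ separates $p$ from $q$.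

\emph{Case $P=0$.} With $u=\operatorname{dist}(\cdot,x_n)$, $x_n\in J_n$, we find that $J_n$ lies in a closed spherical disc $B_n$ of radius $\varepsilon_n$. Once $2\varepsilon_n$ is less than the distances from $p$ to $p'$ and from $q$ to $q'$, one of $p,p'$ and one of $q,q'$ lie in the connected set $\widehat{\mathbf C}\setminus B_n$, hence on the same side of $J_n$.

Each case is contradictory.
\end{proof}

The case $P\ge2$ is where disjointness at the endpoints matters: for the two parallel curves of Section~\ref{ss:cyclic} one has $\delta=0$, and the conclusion of the lemma fails.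

\section{The limit and its parabolic elements}\label{sec:limit}

Fix distinct points $x_1,x_2,x_3\in X$ and normalize $w_t$, $t\ge t_0$, by $w_t(x_1)=0$, $w_t(x_2)=1$, $w_t(x_3)=\infty$.

\begin{lemma}\label{lem:collision}
For $y\ne y'$ in $X$, the chordal distance between $w_t(y)$ and $w_t(y')$ is bounded below for $t\ge t_0$.
\end{lemma}

\begin{proof}
Otherwise $w_{t_n}(y)$ and $w_{t_n}(y')$ tend to the same point $b$ for some sequence $t_n\ge t_0$. Two of the points $0,1,\infty$ differ from $b$; let them be the images of $x_k$ and $x_l$. Choose a M\"obius map $M$ with $M(b)=0$ that sends these two points into $\{|z|\ge1\}\cup\{\infty\}$, for instance a rotation followed by a dilation. Then $Mw_{t_n}(y),Mw_{t_n}(y')\to0$, which contradicts Lemma~\ref{lem:separation} for the pairs $\{y,y'\}$ and $\{x_k,x_l\}$.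
\end{proof}

\begin{lemma}\label{lem:faithful}
Let $\varrho_n$ be faithful discrete representations of $\Gamma$ converging pointwise to $\psi$. Then $\psi$ is faithful and discrete, and $\psi(\Gamma)$ is non-elementary.
\end{lemma}

\begin{proof}
If $\psi$ is not faithful or not discrete, there are $g_k\ne1$ in $\Gamma$ with $\psi(g_k)\to1$ (a constant sequence in the first case). Let $a_1,a_2\in\Gamma$ be loxodromic without common fixed points (K5). If $g_k$ and $a_j$ do not commute, then $\varrho_n\langle g_k,a_j\rangle$ is discrete, torsion-free and non-abelian, hence non-elementary by (K4), and (K6) applies to $\varrho_n(g_k),\varrho_n(a_j)$. Letting $n\to\infty$ we get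
\[
|\operatorname{tr}^2\psi(g_k)-4|+|\operatorname{tr}[\psi(g_k),\psi(a_j)]-2|\ge1 .
\]
The left side tends to $0$ as $k\to\infty$. So for large $k$ the element $g_k$ commutes with $a_1$ and $a_2$, fixes their four fixed points, and is trivial, a contradiction. Finally $\psi(\Gamma)\cong\Gamma$ is torsion-free and non-abelian, since $a_1$ and $a_2$ do not commute, so it is non-elementary by (K4).
\end{proof}

\begin{proposition}\label{prop:noother}
If $g\in\Gamma$ is loxodromic and not conjugate to a power of any $\gamma_i$, then the translation length of $\rho_t(g)$ is bounded below for $t\ge t_0$.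
\end{proposition}

\begin{proof}
Take $W_t,\lambda_0,\lambda_t$ as in Section~\ref{ss:log} and the sets $\hat\sigma_j$ of Lemma~\ref{lem:family} for the family of all strips. The translation length of $\rho_t(g)$ is $\operatorname{Re}\lambda_t$. The coefficient of $W_t$ vanishes almost everywhere off the lattice translates of the $\hat\sigma_j$, so Lemma~\ref{lem:torus} applies with $Z_j=\hat\sigma_j$. Let $c_0$ be the constant of Corollary~\ref{cor:log} for $t\ge t_0$. By Lemma~\ref{lem:family},
\[
c_0\min(1,\operatorname{diam}W_t\hat\sigma_j)^2\le|W_t\hat\sigma_j|\le2\pi\operatorname{Re}\lambda_t .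
\]
Either $2\pi\operatorname{Re}\lambda_t\ge c_0$, or all $W_t\hat\sigma_j$ have diameter less than $1$ and satisfy $|W_t\hat\sigma_j|\ge c_0\operatorname{diam}(W_t\hat\sigma_j)^2$. In the second case \eqref{eq:torusbound} holds, and its bracket is finite by Corollary~\ref{cor:sums}(2) and independent of $t$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(1) and Theorem~\ref{thm:A}]
\emph{Existence of limits.} For $g\in\Gamma$ the map $\rho_t(g)$ sends $(0,1,\infty)$ to $(w_t(gx_1),w_t(gx_2),w_t(gx_3))$, and $gx_1,gx_2,gx_3$ are distinct points of $X$. By Lemma~\ref{lem:collision} these triples stay in a compact set of triples of distinct points, so $\{\rho_t(g)\}_{t\ge t_0}$ is relatively compact in $\mathrm{PSL}_2(\mathbf C)$. Since $\Gamma$ is countable, a diagonal argument gives a pointwise convergent subsequence of any sequence $\rho_{t_n}$, $t_n\to\infty$.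

\emph{Properties of limits.} Let $\psi$ be a pointwise limit of conjugates $\varrho_n$ of $\rho_{t_n}$ by arbitrary M\"obius maps, $t_n\to\infty$. By Lemma~\ref{lem:faithful}, $\psi$ is an isomorphism onto a Kleinian group $G$, and $[\psi]\in\overline{QH(\Gamma)}$. Traces are invariant under conjugation, so $\operatorname{tr}^2\psi(\gamma_i)=4$ by \eqref{eq:para}; as $\psi(\gamma_i)\ne1$, this proves (a). Since $m\ge1$, the loxodromic element $\gamma_1$ has a parabolic image, so $[\psi]\notin QH(\Gamma)$. Let $\psi(g)$ be parabolic with $g$ not parabolic. Then $g\ne1$ is loxodromic by (K1), and $\operatorname{tr}^2\rho_{t_n}(g)\to4$, so the translation length of $\rho_{t_n}(g)$ tends to $0$ by \eqref{eq:trace}. By Proposition~\ref{prop:noother}, $g$ is conjugate to some $\gamma_i^k$, with $k\ne0$ because $g\ne1$. Hence $\psi(g)$ is conjugate in $G$ to $\psi(\gamma_i)^k$, which is (b).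
\end{proof}

That $\Gamma$ is non-elementary is what makes every limit faithful: for the cyclic group of Section~\ref{ss:cyclic}, one normalization of $\rho_t$ converges to the trivial representation.

\section{The conformal boundary of the limit}\label{sec:boundary}

We prove Theorem~\ref{thm:B}(2). The maps $w_t$ are conformal on the open part of $X$, and the two halves of each stretched band converge to half-planes; the limits fit together to the map $\hat w$.

\emph{The surface $\Omega^*$.} The set $X^\circ=X\cap\Omega$ is open, being the preimage under $\pi$ of the complement of the compact set $\bigcup e_i(\overline{\mathcal B}_\beta/\mathbf Z)$. Choose one lift $\tilde e_\sigma$ for each strip $\sigma$. Let $\Omega^*$ be obtained from $X^\circ$ by gluing in, for each $\sigma$, a copy $\Pi_\sigma^+$ of $\{\operatorname{Im}z<2\beta\}$ along $\{\beta<\operatorname{Im}z<2\beta\}$ and a copy $\Pi_\sigma^-$ of $\{\operatorname{Im}z>-2\beta\}$ along $\{-2\beta<\operatorname{Im}z<-\beta\}$, by means of $\tilde e_\sigma$. By \eqref{eq:lifts}, $g\tilde e_\sigma(z)=\tilde e_{g\sigma}(z+l)$ for an integer $l$, and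 $g$ acts from $\Pi_\sigma^\pm$ to $\Pi_{g\sigma}^\pm$ by $z\mapsto z+l$. Let $k:(-\infty,2\beta)\to(0,2\beta)$ be an increasing homeomorphism that is the identity on $[\beta,2\beta)$. The identity on $X^\circ$, the maps $x+iy\mapsto\tilde e_\sigma(x+ik(y))$ on $\Pi_\sigma^+$ and the maps $x+iy\mapsto\tilde e_\sigma(x-ik(-y))$ on $\Pi_\sigma^-$ define a $\Gamma$-equivariant homeomorphism of $\Omega^*$ onto the open set $\Omega\setminus\bigcup\tilde e_\sigma(\mathbf R)$. Hence $\Omega^*$ is Hausdorff, so a Riemann surface; every point of $\Omega^*$ has a neighborhood $N$ with $gN\cap N=\emptyset$ for all $g\ne1$; and $\Omega^*/\Gamma=R^*$.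

\emph{Reduction to the normalized sequence.} Let $M_n\rho_{t_n}M_n^{-1}\to\psi'$, with $\rho_t$ normalized as in Section~\ref{sec:limit}. Along a subsequence $\rho_{t_n}\to\psi$. We claim that $\psi'=M\psi M^{-1}$ for a M\"obius map $M$; then $M\hat w$ serves for $\psi'$ if $\hat w$ serves for $\psi$. By Lemma~\ref{lem:faithful} and (K5) there are $g_1,g_2\in\Gamma$ with $\psi(g_1),\psi(g_2)$ loxodromic without common fixed points; they do not commute. As $\operatorname{tr}^2\psi'=\operatorname{tr}^2\psi$, the elements $\psi'(g_1),\psi'(g_2)$ are loxodromic. They do not commute either, so by (K2) they have no common fixed point. The attracting and repelling fixed points of a loxodromic element depend continuously on it. Consider the two fixed points of the image of $g_1$ and the attracting fixed point of the image of $g_2$. The map $M_n$ sends this triple for $\rho_{t_n}$ to the triple for $M_n\rho_{t_n}M_n^{-1}$, and both converge to triples of distinct points. So $M_n$ converges to some $M$, and the claim follows. From now on $w_n=w_{t_n}$ is normalized, $\rho_{t_n}\to\psi$, and $G=\psi(\Gamma)$.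

\emph{The limit map.} By (Q2), $w_n$ is conformal on $X^\circ$. On a small neighborhood of a point of $X^\circ$ it omits the values $w_n(x)$ at three points $x\in X$ outside the neighborhood, whose mutual distances are bounded below by Lemma~\ref{lem:collision}. By Montel's theorem a subsequence converges locally uniformly on $X^\circ$ to a map $w$, which is injective by Lemma~\ref{lem:collision}, and $w\circ g=\psi(g)\circ w$ in the limit of $w_n\circ g=\rho_{t_n}(g)\circ w_n$. For a strip $\sigma$ put
\[
f_n^+(z)=w_n\tilde e_\sigma h_{t_n}^{-1}(z+it_n)\ \ (-t_n<\operatorname{Im}z<2\beta),\qquad f_n^-(z)=w_n\tilde e_\sigma h_{t_n}^{-1}(z-it_n)\ \ (-2\beta<\operatorname{Im}z<t_n).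
\]
By \eqref{eq:conformal} these maps are conformal. The map $f_n^+$ equals $w_n\tilde e_\sigma$ on the upper collar and has image $w_n\tilde e_\sigma(\{0<\operatorname{Im}z<2\beta\})$, so it omits $w_n(x)$ for three fixed points $x\in X$ in the image of the lower collar. By Montel's theorem a subsequence converges locally uniformly on $\Pi_\sigma^+$ to a map $f^+$ that equals $w\tilde e_\sigma$ on the upper collar. The same argument with the collars exchanged gives $f_n^-\to f^-$ on $\Pi_\sigma^-$. A diagonal subsequence works for all strips. The maps $w$ and $f^\pm$ define a holomorphic map $\hat w:\Omega^*\to\widehat{\mathbf C}$. Every component of $\Omega^*$ meets $X^\circ$, where $\hat w$ is injective and equivariant. By the identity theorem $\hat w$ is nowhere locally constant and $\hat w\circ g=\psi(g)\circ\hat w$ on $\Omega^*$.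

\emph{Injectivity.} Let $\Omega_n^*\subset\Omega^*$ be the union of $X^\circ$ and the domains of all $f_n^\pm$; every compact subset of $\Omega^*$ lies in $\Omega_n^*$ for large $n$. The maps $w_n$ and $f_n^\pm$ define $F_n:\Omega_n^*\to\widehat{\mathbf C}$ with $F_n\to\hat w$ locally uniformly. Each $F_n$ is injective: the parts of the domains of $f_n^+$ and $f_n^-$ outside $X^\circ$ are mapped injectively onto $w_n\tilde e_\sigma(\{0<\operatorname{Im}z\le\beta\})$ and $w_n\tilde e_\sigma(\{-\beta\le\operatorname{Im}z<0\})$, and these sets are disjoint from one another and from $w_n(X^\circ)$. Suppose $\hat w(P)=\hat w(Q)=\omega$ with $P\ne Q$. In a chart of the sphere at $\omega$, the functions $F_n-F_n(Q)$ converge to $\hat w-\omega$ uniformly on a small closed disc about $P$ not containing $Q$. The limit is non-constant and vanishes at $P$, so by Hurwitz's theorem $F_n$ takes the value $F_n(Q)$ in that disc for large $n$, contradicting injectivity.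

\emph{The embedding.} With $N$ as above, $\hat w(N)$ is open and $\psi(g)\hat w(N)=\hat w(gN)$ is disjoint from it for $g\ne1$. So $\hat w(N)$ contains no fixed point of a nontrivial element of $G$, and by (K5) it misses $\Lambda_G$. Thus $\hat w(\Omega^*)\subset\Omega_G$. If $\hat w(P)=\psi(g)\hat w(Q)=\hat w(gQ)$, then $P=gQ$. Hence $\hat w$ induces a conformal embedding $j:R^*\to\Omega_G/G$.

\emph{The punctures.} A puncture of a Riemann surface is an end that has a neighborhood conformally equivalent to a punctured disc. Fix $\sigma$ of type $i$ with $\tilde e_\sigma(z+1)=\gamma\tilde e_\sigma(z)$, and consider the restriction of $j$ to $\Pi_\sigma^+/\mathbf Z$. The loop $j(\{\operatorname{Im}z=y\}/\mathbf Z)$ lifts to a path in $\Omega_G$ from $f^+(z)$ to $f^+(z+1)=\psi(\gamma)f^+(z)\ne f^+(z)$. So it represents a conjugate of $\psi(\gamma_i)^{\pm1}$ and is not contractible in $\Omega_G/G$. The components of $\Omega_G/G$ carry hyperbolic metrics, since $\Lambda_G$ has more than two points, and by the Schwarz--Pick lemma the length of the loop is at most $1/(2\beta-y)$, the length of a horizontal unit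 segment at height $y$ in the half-plane $\Pi_\sigma^+$. If $\operatorname{Im}z_k\to-\infty$ and $j(z_k)$ converged to a point of $\Omega_G/G$, the loops through $j(z_k)$ would eventually lie in a disc about that point and be contractible. So $j(z)$ leaves every compact set as $\operatorname{Im}z\to-\infty$. Therefore $j(\{\operatorname{Im}z<0\}/\mathbf Z)$ is open, connected and closed in the complement of the compact curve $j(\mathbf R/\mathbf Z)$: it is a neighborhood of an end, and a punctured disc. The argument for $\Pi_\sigma^-$ is the mirror image under $z\mapsto\bar z$ of the coordinates. The $2m$ neighborhoods so obtained are disjoint, so the punctures are distinct, two for each $i$. This completes the proof of Theorem~\ref{thm:B}.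

\section{Necessity of the conditions}\label{sec:necessity}

We prove Theorem~\ref{thm:C}. The ``if'' part is Theorem~\ref{thm:B}(1). For the converse, suppose that $\rho_{t_n}\to\psi$ pointwise with $t_n\to\infty$, where the conjugations have been absorbed into the normalization of $w_n=w_{t_n}$. By Lemma~\ref{lem:faithful}, $\psi$ is faithful and discrete. Of the earlier sections we use only Sections~\ref{ss:pinching} and~\ref{sec:background}, the construction \eqref{eq:W}, Section~\ref{ss:flat} and Lemma~\ref{lem:derivative}, none of which depends on (M1) or (M3).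

\subsection{Primitivity}

Suppose $\gamma_i$ is not primitive. Let $\tilde e$ be a lift of type $i$, with $\tilde e(z+1)=\delta\tilde e(z)$. By (K3) the stabilizer of the axis of $\delta$ is generated by an element $\gamma$ with $\delta=\gamma^k$, $k\ge1$. Since $\delta=\eta^j$ for some $\eta\in\Gamma$ and $j\ge2$, and $\eta$ has the same axis, we have $\eta\in\langle\gamma\rangle$ and $k\ge2$. Take $u_0,u_t,\lambda_0,\lambda_t,W_t$ as in \eqref{eq:W} for $g=\gamma$, and let $L_0$ be a logarithm of $u_0\tilde e$. Then $L_0(z+1)=L_0(z)+k\lambda_0+2\pi il$ for an integer $l$.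

The map $L_0$ induces an injective map $\mathcal B_{2\beta}/\mathbf Z\to\mathbf C/(2\pi i\mathbf Z+\lambda_0\mathbf Z)$: if $L_0(z)-L_0(z')\in b\lambda_0+2\pi i\mathbf Z$, then $\tilde e(z)=\gamma^b\tilde e(z')$, and applying $\pi$ gives $z-z'\in\mathbf Z$. Moreover $k$ does not divide $l$. For if $l=kN$ and $\omega=\lambda_0+2\pi iN$, then $x\mapsto\exp(2\pi iL_0(x)/\omega)$, $x\in\mathbf R/\mathbf Z$, would be a simple closed curve winding $k\ge2$ times around $0$, and a Jordan curve winds at most once.

The function $L_t=W_t\circ L_0\circ h_t^{-1}$ is a logarithm of $u_tw_t\tilde eh_t^{-1}$, so it is holomorphic on $\mathcal B_{2\beta+t}$ by \eqref{eq:conformal}. By \eqref{eq:W}, $L_t(z+1)=L_t(z)+\alpha_t$ with $\alpha_t=k\lambda_t+2\pi il$, and $L_t$ induces an injective map of $\mathcal B_{2\beta+t}/\mathbf Z$ into the torus $\mathbf C/(2\pi i\mathbf Z+\lambda_t\mathbf Z)$. For each $y$ we have $|\alpha_t|^2\le(\int_0^1|L_t'(x+iy)|\,dx)^2\le\int_0^1|L_t'(x+iy)|^2dx$. Integrating over $|y|<2\beta+t$,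
\[
2(2\beta+t)\,|\alpha_t|^2\le2\pi\operatorname{Re}\lambda_t .
\]
Since $\operatorname{tr}^2\rho_{t_n}(\gamma)$ converges, $\operatorname{Re}\lambda_{t_n}$ is bounded by \eqref{eq:trace}, so $\alpha_{t_n}\to0$. Then $e^{\lambda_{t_n}}=e^{(\alpha_{t_n}-2\pi il)/k}\to e^{-2\pi il/k}\ne1$, and $\operatorname{tr}^2\psi(\gamma)=2+2\cos(2\pi l/k)\in[0,4)$. So $\psi(\gamma)$ is elliptic, which contradicts (K1) for the torsion-free Kleinian group $\psi(\Gamma)$.

\subsection{Non-homotopy}

Suppose that two of the curves, say $c_1$ and $c_2$, are homotopic in $N_\Gamma$. As in Section~\ref{ss:cyclic}, two strips with the same stabilizer cut the torus into two gaps that drift apart. We show that both gaps contain fixed points of elements of $\Gamma$, and that convergence keeps these fixed points at bounded distance.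

\emph{Two strips in one plane.} Let $\tilde e_1$ be a lift of type $1$ with $\tilde e_1(z+1)=\gamma\tilde e_1(z)$. Since $\gamma_2$ is conjugate to $\gamma^{\pm1}$, some lift $\tilde e_2$ of type $2$ satisfies $\tilde e_2(z+1)=\gamma^{\pm1}\tilde e_2(z)$. Replacing $\tilde e_2(z)$ by $\tilde e_2(-z)$ if necessary, we may assume that the sign is $+$; property \eqref{eq:conformal} persists because $h_t$ commutes with $z\mapsto-z$. Let $u_0,u_t,\lambda_t,\tau_t,V_t,\varphi_{1,t}$ be the objects of Section~\ref{ss:flat} for $\tilde e_1$, and let $\varphi_{2,0}$ be a branch of $\lambda_0^{-1}\log(u_0\tilde e_2)$. Then $\varphi_{2,0}(z+1)=\varphi_{2,0}(z)+1+l\tau_0$ with $l\in\mathbf Z$. If $l\ne0$, then $\operatorname{Im}$ is unbounded above and below on $\varphi_{2,0}(\mathbf R)$, so this curve meets the periodic curve $\varphi_{1,0}(\mathbf R)$, although $\tilde e_1$ and $\tilde e_2$ have disjoint images. So $l=0$, and Section~\ref{ss:flat} applied to $\tilde e_2$ yields the same $\lambda_t,\tau_t,V_t$, with $\varphi_{2,t}=V_t\varphi_{2,0}h_t^{-1}$. Let $S_{j,t}$ and $a_j(t)$ be the corresponding bands and areas.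 By \eqref{eq:a}, $\lambda_t\to0$, so $\operatorname{tr}^2\psi(\gamma)=4$ and $\psi(\gamma)$ is parabolic.

The connected set $S_{2,0}$ misses $S_{1,0}+\tau_0\mathbf Z$, so after adding a multiple of $\tau_0$ to $\varphi_{2,0}$ it lies in the gap above $S_{1,0}$:
\[
\partial^-S_{1,0}<\partial^+S_{1,0}<\partial^-S_{2,0}<\partial^+S_{2,0}<\partial^-S_{1,0}+\tau_0 .
\]
Let $G'$ be the open region between $\partial^+S_{1,0}$ and $\partial^-S_{2,0}$, and $G''$ the open region between $\partial^+S_{2,0}$ and $\partial^-S_{1,0}+\tau_0$. A path from $G'+k'\tau_0$ to $G''+k''\tau_0$ meets both boundary curves of some $S_{j,0}+k\tau_0$. Applying $V_t$ and Lemmas~\ref{lem:height} and~\ref{lem:derivative}, we see that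
\begin{equation}\label{eq:long}
\begin{array}{l}
\text{every path from }V_t(G'+\tau_0\mathbf Z)\text{ to }V_t(G''+\tau_0\mathbf Z)\text{ has length at least}\\
\min_ja_j(t)-2C_1,\text{ which tends to }\infty\text{ as }t\to\infty.
\end{array}
\end{equation}

\emph{Limit points in both gaps.} Let $\epsilon(\zeta)=u_0^{-1}(e^{\lambda_0\zeta})$, so that $\epsilon(\zeta+1)=\gamma\epsilon(\zeta)$. Suppose $\epsilon(G')\subset\Omega$. The region $[\varphi_{1,0}(\mathbf R),\varphi_{2,0}(\mathbf R)]$ is contained in $S_{1,0}\cup G'\cup S_{2,0}$, so $\epsilon$ maps it into $\Omega$. By (A) its quotient by $\mathbf Z$ is a closed annulus, and $\pi\circ\epsilon$ maps this annulus to $R$, sending its boundary curves to the cores $e_1(\mathbf R/\mathbf Z)$ and $e_2(\mathbf R/\mathbf Z)$. Then $c_1$ and $c_2$ are homotopic in $R$, contrary to hypothesis. For $G''$ use the region $[\varphi_{2,0}(\mathbf R),\varphi_{1,0}(\mathbf R)+\tau_0]$. So the open sets $\epsilon(G')$ and $\epsilon(G'')$ meet $\Lambda$, and by (K5) they contain fixed points $p',p''$ of loxodromic elements $g',g''\in\Gamma$. Note that $p',p''\notin\operatorname{Fix}(\gamma)$.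

\emph{The fixed points stay bounded.} Conjugate so that $\psi(\gamma)(z)=z+1$. Along a subsequence $w_n(p')$, a fixed point of $\rho_{t_n}(g')$, converges to a fixed point of $\psi(g')$. If this were $\infty$, the group $\langle\psi(g'),\psi(\gamma)\rangle$ would be abelian by (K4); then $g'$ would commute with $\gamma$, the two would have the same fixed points, and $p'\in\operatorname{Fix}(\gamma)$. The argument applies verbatim to $g''$ and $p''$. So $w_n(p')$ and $w_n(p'')$ lie in a fixed closed disc $\bar D\subset\mathbf C$ for large $n$.

\emph{Comparing $z$ and $\zeta$.} Represent $\rho_{t_n}(\gamma)$ by matrices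
\[
\begin{pmatrix}a_n&b_n\\c_n&d_n\end{pmatrix}\in\mathrm{SL}_2(\mathbf C)\quad\text{converging to}\quad\begin{pmatrix}1&1\\0&1\end{pmatrix},
\]
and let $Q_n(z)=c_nz^2+(d_n-a_n)z-b_n$. Its zeros are the finite fixed points of $\rho_{t_n}(\gamma)$, it tends to $-1$ uniformly on $\bar D$, and by \eqref{eq:trace} its discriminant is $(a_n+d_n)^2-4=4\sinh^2(\lambda/2)$, where $\lambda=\lambda_{t_n}$. The coordinate $\zeta$ at time $t_n$ is $\lambda^{-1}\log u_{t_n}(z)$. If $c_n\ne0$, then $u_{t_n}(z)$ is a constant times $(z-r)/(z-r')$, where $r,r'$ are the zeros of $Q_n$; so $d\zeta/dz=(r-r')/(\lambda(z-r)(z-r'))=c_n(r-r')/(\lambda Q_n(z))$, and $c_n^2(r-r')^2$ is the discriminant. If $c_n=0$, then $u_{t_n}(z)$ is a constant times $(z-r)^{\pm1}$, $Q_n(z)=(d_n-a_n)(z-r)$, and $(d_n-a_n)^2$ is the discriminant. In both cases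
\[
\Bigl|\frac{d\zeta}{dz}\Bigr|=\Bigl|\frac{2\sinh(\lambda/2)}{\lambda}\Bigr|\,\frac1{|Q_n(z)|}\longrightarrow1\quad\text{uniformly on }\bar D,
\]
because $\lambda_{t_n}\to0$. For large $n$ the segment from $w_n(p')$ to $w_n(p'')$ avoids the fixed points of $\rho_{t_n}(\gamma)$, and it lifts to a path in the $\zeta$-plane of length at most $2\operatorname{diam}\bar D$. Since $V_{t_n}$ is a lift of $w_n$, this path starts in $V_{t_n}(G'+\tau_0\mathbf Z)$ and ends in $V_{t_n}(G''+\tau_0\mathbf Z)$. This contradicts \eqref{eq:long} and completes the proof of Theorem~\ref{thm:C}.
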